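# Divisors congruent to $1$ modulo $D$: a normal law at the exponent $1/\log 2$

## 1. Multiples of $4$, $7$ and $10$

Take $D=3$ and ask which integers $n$ have a divisor $d\equiv 1\pmod 3$ with $1<d\le 10$. The candidates are $d=4,7,10$. Among all integers the proportion divisible by $4$ or $10$ is $\frac14+\frac1{10}-\frac1{20}=\frac3{10}$, and divisibility by $7$ is independent of this. So the proportion of $n$ with such a divisor is
$$1-\frac7{10}\cdot\frac67=\frac25 .$$

Now remove the bound $10$ and allow every $d>1$ with $d\equiv1\pmod 3$. Which $n$ still fail? Write $n=3^am$ with $3\nmid m$. A prime factor of $m$ that is $\equiv1$ is itself a good divisor. Two prime factors of $m$ that are $\equiv2$, equal or not, have product $\equiv4\equiv1$, again good. So $n$ fails only if $m=1$ or $m$ is a single prime $\equiv 2\pmod 3$. For $D=3$, failing means having almost no prime factors.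

Take $D=7$, where there are $\varphi(7)=6$ invertible classes. The number $30=2\cdot3\cdot5$ has the divisor $15\equiv1$. The number $3\cdot17\cdot31$ has three prime factors, all $\equiv3\pmod7$. Its seven divisors $>1$ fall in the classes $3,3,3,\;3^2\equiv2\ (\text{three times}),\;3^3\equiv6$, and none is $\equiv1$. So seven divisors and six classes do not guarantee success.

One guarantee comes from the pigeonhole principle. If $n$ has $\varphi(D)$ prime factors $p_1,p_2,\dots$ prime to $D$, then the empty product and the partial products $p_1,\ p_1p_2,\dots$ are $\varphi(D)+1$ numbers in $\varphi(D)$ classes. Two of them agree, and their quotient is a divisor $>1$ that is $\equiv1$. But this asks for $\varphi(D)$ prime factors. An $n$ with $k$ distinct prime factors has at least $2^k-1$ divisors $>1$, and if these were spread fairly over the classes one would expect success as soon as $2^k$ is well above $\varphi(D)$. This asks only for $k$ a little above $\log D/\log2$.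

How many prime factors does a typical $n$ have? If only divisors $d\le T$ are allowed, only primes $p\le T$ matter, and their number has mean $\sum_{p\le T}1/p\approx\log\log T$. With $T=\exp D^{\alpha}$ this is $\alpha\log D$. Comparing $\alpha\log D$ with $\log D/\log 2$ suggests that something happens at $\alpha=1/\log2=1.4427\ldots$. The number of prime factors fluctuates around its mean by about $\sqrt{\alpha\log D}$, so the transition should be visible when $\alpha-1/\log2$ has size $(\log D)^{-1/2}$. The theorem below makes this precise.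

## 2. The density $A(D,\alpha)$ and the window around $1/\log 2$

For a positive integer $D$ and real $\alpha>0$, let $A(D,\alpha)$ be the asymptotic density of the integers $n$ having at least one divisor $d\equiv1\pmod D$ with $1<d\le\exp D^{\alpha}$. Section 1 computed $A(3,\alpha)=\frac25$ for every $\alpha$ with $10\le\exp 3^\alpha<13$, for instance for $0.76\le\alpha\le0.85$.

It is known that for fixed $\alpha$, as $D\to\infty$, one has $A(D,\alpha)\to0$ if $\alpha<1/\log2$ and $A(D,\alpha)\to1$ if $\alpha>1/\log 2$. The conjecture to be settled zooms in on the threshold: there is a probability distribution function $\Xi$ such that, if $D\to\infty$ and $\alpha=\frac1{\log2}+(X+o(1))(\log D)^{-1/2}$, then $A(D,\alpha)\to\Xi(X)$ for every $X\in\mathbf R$. It is true. Write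
$$\Phi(y)=\frac1{\sqrt{2\pi}}\int_{-\infty}^ye^{-t^2/2}\,dt .$$

**Theorem 1.** If $D\to\infty$ and $\alpha=\frac1{\log 2}+(X+o(1))(\log D)^{-1/2}$ with $X\in\mathbf R$ fixed, then $A(D,\alpha)\to\Phi(X\sqrt{\log 2})$.

So $\Xi(X)=\Phi(X\sqrt{\log2})$, the normal distribution function with mean $0$ and variance $1/\log2$. The heuristic of Section 1 predicts exactly this. If the number of primes is $k\approx\alpha\log D+\sqrt{\log D/\log2}\,N$ with $N$ standard normal, then $k>\log D/\log2$ reads $X+N/\sqrt{\log2}>0$, an event of probability $\Phi(X\sqrt{\log 2})$.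

There is also a quantitative version that covers other residue classes. For $(a,D)=1$ let $A_a(D,\alpha)$ be the density of the $n$ having a divisor $d\equiv a\pmod D$ with $D<d\le\exp D^\alpha$. Then $A_1(D,\alpha)=A(D,\alpha)$, since $d\equiv1$ and $d>1$ force $d>D$. Let $A_*(D,\alpha)$ be the density of the $n$ that have, for every $a$ prime to $D$, a divisor $d\equiv a\pmod D$ with $\exp((\log D)^3)<d\le\exp D^\alpha$.

**Theorem 2.** Uniformly for $D\ge3$, $\alpha>0$ and $a$ prime to $D$, both $A_a(D,\alpha)$ and $A_*(D,\alpha)$ are equal to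
$$\Phi\Big(\big(\alpha-\tfrac1{\log2}\big)\sqrt{\log 2\,\log D}\Big)+O\Big(\frac{\log\log D}{\sqrt{\log D}}\Big),$$
with an absolute implied constant. Consequently, if $\alpha=\frac1{\log 2}+\xi(D)(\log D)^{-1/2}$, then each of $A(D,\alpha)$, $A_*(D,\alpha)$ tends to $0$ iff $\xi(D)\to-\infty$, and to $1$ iff $\xi(D)\to+\infty$.

**Notation.** Put $\ell=\log D$, $\ell_2=\log\log D$, $T=\exp D^\alpha$. Then $\log T=D^\alpha$ and $\log\log T=\alpha\ell$. In Sections 4–8 we assume $1.4\le\alpha\le1.5$ and $D$ large. Implied constants are absolute.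

**Theorems used.** Here $\theta(t)=\sum_{p\le t}\log p$. Also $\theta(t;q,b)$ is the same sum over $p\equiv b\pmod q$, and $\psi(t;q,b)$ is the sum in which prime powers $p^r\equiv b\pmod q$ also count, each with weight $\log p$.

* Brun–Titchmarsh (Montgomery–Vaughan 1973): $\pi(x;q,a)\le\dfrac{2x}{\varphi(q)\log(x/q)}$ for $x>q$, $(a,q)=1$.
* Page's form of the prime number theorem for progressions (Davenport, *Multiplicative Number Theory*, Ch. 20). There are absolute $c,c'>0$ such that for $q\le\exp(c'\sqrt{\log x})$ and $(a,q)=1$,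
$$\psi(x;q,a)=\frac{x}{\varphi(q)}-\frac{\chi_1(a)x^{\beta_1}}{\varphi(q)\beta_1}+O\big(x\exp(-c\sqrt{\log x})\big).$$
The second term is present only if there is an exceptional real nonprincipal character $\chi_1$ mod $q$, whose $L$-function has the exceptional real zero $\beta_1\in(\frac12,1)$. The pair $\chi_1,\beta_1$ depends only on $q$.
* Berry–Esseen: if $X_i$ are finitely many independent variables with mean $0$ and $|X_i|\le1$, and $\sigma^2=\sum\operatorname{Var}X_i>0$, then $\sup_x|\mathbf P(\sum X_i\le x\sigma)-\Phi(x)|\ll1/\sigma$. This applies to centered indicators, so a sum of independent indicators, centered and normalized, is asymptotically standard normal when its variance tends to $\infty$.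
* The prime number theorem, with error $O(t/\log^2t)$ for $\theta(t)$; Mertens' theorem; and $D/\varphi(D)\ll\log\log D$.

## 3. Random exponents, and a mean that misleads

**Turning densities into probabilities.** Let $\mathbf P$ be the probability under which the exponents $v_p$ ($p\le T$) are independent with $\mathbf P(v_p=r)=(1-\frac1p)p^{-r}$, $r\ge0$. We claim that for every set $E$ of vectors $(v_p)_{p\le T}$ of nonnegative integers, $\{n:(v_p(n))_{p\le T}\in E\}$ has a density, equal to $\mathbf P(E)$.

For a single vector $(r_p)$, the integers in question are $\prod p^{r_p}$ times an integer free of primes $\le T$. They have density $\prod_{p\le T}p^{-r_p}(1-\frac1p)$, as claimed. For instance, with primes $2,3$ only, $v_2=1,v_3=0$ means $n\equiv2$ or $10\pmod{12}$, of density $\frac16=\frac12\cdot\frac12\cdot\frac23$. By addition the claim holds for finite $E$. A general $E$ is a countable set, so comparing with its finite subsets shows that its lower density is at least $\mathbf P(E)$. Likewise the complement has lower density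 at least $1-\mathbf P(E)$, so the upper density of $E$ is at most $\mathbf P(E)$. The claim follows.

The divisors $d\le T$ of $n$ depend only on $(v_p(n))_{p\le T}$, so all our densities are $\mathbf P$-probabilities. Under $\mathbf P$ we keep writing $p\mid n$ for $v_p\ge1$, and $d\mid n$ for "$v_p\ge v_p(d)$ for all $p$". Here $d$ is composed of primes $\le T$. Let
$$\omega=\#\{p\le T:p\mid n\},\qquad \Omega=\sum_{p\le T}v_p .$$
Then $\omega$ is a sum of independent indicators with $\mathbf P(p\mid n)=1/p$. By Mertens, its mean and its variance are both $\log\log T+O(1)=\alpha\ell+O(1)$. Moreover $\mathbf E(\Omega-\omega)=\sum_{p\le T}\sum_{r\ge2}p^{-r}=\sum_{p\le T}\frac1{p(p-1)}=O(1)$.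

**The first attempt.** To bound $A(D,\alpha)$ from above, add up the probabilities $1/d$. With $d=1+lD$,
$$A(D,\alpha)\le\sum_{\substack{d\equiv1\,(D)\\1<d\le T}}\frac1d<\frac1D\sum_{l\le T}\frac1l\le\frac{D^\alpha+1}{D}.$$
This tends to $0$ when $\alpha<1$. For $\alpha>1$ it says nothing, and the loss is not in the estimation of the sum. Since $1+lD\le(l+1)D$, the sum is at least $\frac1D(\log(T/D)+O(1))$, which is $D^{\alpha-1}(1+o(1))$ for fixed $\alpha\ge 1$. So for $1<\alpha<1/\log2$ the mean number of admissible divisors tends to infinity, although almost no $n$ has one.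

The mean is produced by rare $n$. Indeed $\mathbf E[2^\omega]=\prod_{p\le T}(1+\frac1p)\asymp D^{\alpha}$, whereas typically $\omega=\alpha\ell+O(\sqrt\ell)$, so $2^\omega$ is only $D^{\alpha\log2}2^{O(\sqrt\ell)}$. If we weight the probability by $2^\omega$, the event $p\mid n$ gets weight
$$\frac{2/p}{(1-1/p)+2/p}=\frac2{p+1},$$
so under the weighted measure $\omega$ has mean $2\alpha\ell+O(1)$. The expectation therefore counts divisors of integers with twice the usual number of prime factors. To see the threshold $1/\log2$ we must first exclude the $n$ with too many prime factors, and only then count divisors.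

## 4. Upper bound: the weight $2^{K-\Omega}$

On $\{\Omega\le K\}$ we have $1\le2^{K-\Omega}$. This replaces a sharp cut-off by a multiplicative weight, and multiplicative weights factor over primes. The weight also cancels the bias just seen. Without any congruence condition, $\sum_d\mathbf E[2^{-\Omega}1_{d\mid n}]=\mathbf E\big[2^{-\Omega}\prod_{p\le T}(v_p+1)\big]\le1$, because $v+1\le2^{v}$. A congruence condition should then save a factor $\varphi(D)$. We will save $\varphi(D)/\ell$. The lost factor $\ell$ amounts to changing $K$ by $O(\ell_2)$, which is invisible on the scale $\sqrt\ell$.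

**Proposition 3.** There is an absolute $C$ such that for every integer $K\ge0$ and every $a$ with $(a,D)=1$,
$$A_a(D,\alpha)\le\mathbf P(\Omega>K)+C\,2^K\frac{\ell}{\varphi(D)} .$$

**Step 1: reduce to a sum over $d$.** Let $\mathscr D=\{d\equiv a\ (D):D<d\le T\}$. Then $A_a\le\mathbf P(\Omega>K)+\mathbf P(\Omega\le K\text{ and some }d\in\mathscr D\text{ divides }n)$, and the last probability is at most $2^K\sum_{d\in\mathscr D}\mathbf E[2^{-\Omega}1_{d\mid n}]$. For one prime,
$$\mathbf E[2^{-v_p}1_{v_p\ge r}]=\sum_{s\ge r}\Big(1-\frac1p\Big)(2p)^{-s}=(2p)^{-r}\,\mathbf E[2^{-v_p}] .$$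
Multiplying over $p\le T$ with $r=v_p(d)$ gives $\mathbf E[2^{-\Omega}1_{d\mid n}]=\frac{2^{-\Omega(d)}}d\,\mathbf E[2^{-\Omega}]$, where $\Omega(d)$ counts the prime factors of $d$ with multiplicity. Here
$$\mathbf E[2^{-\Omega}]=\prod_{p\le T}\frac{1-1/p}{1-1/(2p)}\ll(\log T)^{-1/2}=D^{-\alpha/2},$$
because each factor is $\exp(-\frac1{2p}+O(p^{-2}))$ and Mertens applies. It remains to bound $S=\sum_{d\in\mathscr D}2^{-\Omega(d)}/d$. We split it as $S\le S_1+S_2+S_3$, according to whether $d\le\exp\sqrt D$; or $d>\exp\sqrt D$ and all prime factors of $d$ are $\le D^2$; or $d$ has a prime factor $>D^2$.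

**Step 2: small $d$.** For $d\le\exp\sqrt D$ write $d=a_0+lD$ with $1\le a_0<D$ and $l\ge1$ (recall $d>D$). Then $d>lD$, and dropping $2^{-\Omega(d)}$ gives $S_1\le\sum_{l\le\exp\sqrt D}\frac1{lD}\ll D^{-1/2}$.

**Step 3: large smooth $d$.** These are so rare that the congruence can be ignored. Put $\kappa=1/(4\ell)$. Since $d>\exp\sqrt D$, we have $1/d=d^{-\kappa}d^{-1+\kappa}\le e^{-\kappa\sqrt D}d^{-1+\kappa}$. For $p\le D^2$ we have $p^\kappa\le e^{2\ell\kappa}=e^{1/2}$. Hence
$$S_2\le e^{-\kappa\sqrt D}\prod_{p\le D^2}(1-p^{-1+\kappa})^{-1} .$$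
As $\kappa\le\frac14$, the logarithm of the product is
$$\sum_{p\le D^2}p^{-1+\kappa}+O\Big(\sum_pp^{-3/2}\Big)\le e^{1/2}\sum_{p\le D^2}\frac1p+O(1)=e^{1/2}\ell_2+O(1).$$
Since $e^{1/2}<2$, the product is $\ll\ell^2$. So $S_2\ll e^{-\sqrt D/(4\ell)}\ell^2\ll D^{-2}$.

**Step 4: $d$ with a prime factor above $D^2$.** This is where the congruence is used. Write $d=mp$ with $p>D^2$ prime. Since $(d,D)=1$, also $(m,D)=1$, and $p\equiv am^{-1}\pmod D$. Moreover $m$ is composed of primes $\le T$, and $2^{-\Omega(d)}/d\le2^{-\Omega(m)}/m\cdot1/p$. So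
$$S_3\le\sum_m\frac{2^{-\Omega(m)}}m\ \max_{(b,D)=1}\ \sum_{\substack{D^2<p\le T\\p\equiv b\,(D)}}\frac1p .$$
Consider the primes of a class $b$ prime to $D$ in $(2^i,2^{i+1}]$ with $2^{i+1}>D^2$. Then $D<2^{(i+1)/2}$, so $2^{i+1}/D>2^{(i+1)/2}$, and Brun–Titchmarsh gives
$$\sum_{\substack{2^i<p\le2^{i+1}\\p\equiv b\,(D)}}\frac1p\le\frac1{2^i}\cdot\frac{2\cdot2^{i+1}}{\varphi(D)\cdot\frac{i+1}2\log2}=\frac{8}{\varphi(D)(i+1)\log2} .$$
Summing over $i$ with $2^i<T$ gives $\ll\frac{\log\log T}{\varphi(D)}\ll\frac{\ell}{\varphi(D)}$. Finally $\sum_m2^{-\Omega(m)}/m\le\prod_{p\le T}(1-\frac1{2p})^{-1}\ll(\log T)^{1/2}=D^{\alpha/2}$. So $S_3\ll\frac{\ell}{\varphi(D)}D^{\alpha/2}$.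

**Step 5: assemble.** We find
$$2^K\mathbf E[2^{-\Omega}]\,S\ll2^K\Big(D^{-(\alpha+1)/2}+\frac{\ell}{\varphi(D)}\Big)\ll2^K\frac{\ell}{\varphi(D)},$$
because $\frac{\alpha+1}2\ge1.2$. $\square$

## 5. One prime per cell

For the lower bound we want to say: given that $n$ has $k$ prime factors, their residues mod $D$ are $k$ independent random elements of the group $G=(\mathbf Z/D\mathbf Z)^*$. To make "given $k$" compatible with independence, we condition on the approximate sizes of the primes and not on the primes themselves. The residue is then the randomness that is left over.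

Let
$$w=\exp(\ell^3),\qquad z=\exp(D^\alpha\ell^{-2}),\qquad x_j=we^j,\qquad I_j=(x_j,x_{j+1}]\quad(0\le j<R),$$
where $R=\lfloor\log z-\log w\rfloor$, so that all cells lie in $(w,z]$. The upper end $z$ is chosen so that a product of at most $\ell^2$ primes from the cells is at most $z^{\ell^2}=\exp D^\alpha=T$. The choice of $w$ is explained in Section 6.

Let $B_j$ be the event that exactly one prime of $I_j$ divides $n$. Put $J=\{j:B_j\text{ holds}\}$ and $k=|J|$. For $j\in J$ let $p_j$ be the prime of $I_j$ dividing $n$. Different cells involve different primes, so they are independent. For a given prime $p_0\in I_j$, the probability that $p_0$ is the only prime of $I_j$ dividing $n$ is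
$$\frac1{p_0}\prod_{p\in I_j,\,p\ne p_0}\Big(1-\frac1p\Big)=\frac1{p_0-1}\prod_{p\in I_j}\Big(1-\frac1p\Big). \tag{1}$$
Hence, given $J$, the $p_j$ ($j\in J$) are independent, and $p_j$ takes the value $p\in I_j$ with probability proportional to $1/(p-1)$.

**Lemma 4.** $\mathbf Ek=\alpha\ell+O(\ell_2)$ and $\operatorname{Var}k=\alpha\ell+O(\ell_2)$; and $k$ is a sum of independent indicators.

*Proof.* This checks that discarding the primes outside $(w,z]$, and the cells hit more than once, costs only $O(\ell_2)$. Put $h(t)=\frac1{(t-1)\log t}$, and note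
$$h(t)\ll\frac1{t\log t},\qquad h'(t)\ll\frac1{t^2\log t}\qquad(t\ge2). \tag{2}$$
Write $x=x_j$ and $\theta(t)=t+E(t)$ with $E(t)\ll t/\log^2t$. Integrating by parts,
$$P_j:=\sum_{p\in I_j}\frac1{p-1}=\int_x^{ex}h\,d\theta=\int_x^{ex}h\,dt+\big[hE\big]_x^{ex}-\int_x^{ex}h'E\,dt=\int_x^{ex}h\,dt+O\Big(\frac1{\log^3x}\Big).$$
Here $\int_x^{ex}h\,dt=\int_x^{ex}\frac{dt}{t\log t}+O(\frac1x)=\log\big(1+\frac1{\log x}\big)+O(\frac1x)$. So $P_j=\frac1{\log x_j}+O(\frac1{\log^2x_j})$. Since $\prod_{p\in I_j}(1-\frac1p)=1+O(P_j)$, summing (1) over $p_0\in I_j$ gives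
$$b_j:=\mathbf P(B_j)=P_j\prod_{p\in I_j}\Big(1-\frac1p\Big)=\frac1{\log x_j}+O\Big(\frac1{\log^2x_j}\Big),\qquad\log x_j=\ell^3+j .$$
Hence $\sum_jb_j^2=O(1)$, and since $\log w+R=\log z+O(1)$,
$$\mathbf Ek=\sum_jb_j=\log\frac{\log z}{\log w}+O(1)=(\alpha\ell-2\ell_2)-3\ell_2+O(1)=\alpha\ell-5\ell_2+O(1).$$
Finally $\operatorname{Var}k=\sum_j(b_j-b_j^2)=\mathbf Ek+O(1)$. $\square$

## 6. Residues of the cell primes and the exceptional character

For $j\in J$ let $g_j=p_j\bmod D\in G$. This makes sense because all primes in the cells exceed $w>D$. Let $\mu_j$ be the law of $g_j$ given $J\ni j$. We would like $\mu_j$ to be close to uniform on $G$.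

**What the Siegel–Walfisz theorem would give.** A natural tool is the Siegel–Walfisz theorem: primes up to $x$ are equidistributed mod $D$ for $D\le(\log x)^A$, with $A$ fixed. It applies only to primes beyond $\exp(D^{1/A})$. The primes between that point and $T$ contribute $\alpha\ell-\ell/A+O(1)$ to the mean of $\omega$. For fixed $A$ the lost amount $\ell/A$ is much larger than $\sqrt\ell$, so the lower bound would be centered at $\alpha=\frac1{\log2}+\frac1A$ and would miss the window.

Page's theorem works as soon as $\log x$ is a sufficiently large multiple of $\ell^2$. We take $\log x\ge\ell^3$, so that its error $e^{-c\sqrt{\log x}}\le e^{-c\ell^{3/2}}$ beats any power of $D$. By Lemma 4 this loses only $O(\ell_2)$ primes. The price is the possible exceptional character. Its term in Page's theorem carries $t^{\beta_1-1}=e^{-(1-\beta_1)\log t}$, and if, say, $(1-\beta_1)\log t\le0.01$, this is at least $0.99$. Then $99.5\%$ or more of the primes near $t$, measured by the main term, have $\chi_1(p)=-1$, and the residues are far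 from uniform. The next lemma says that this is the only possible deviation.

**Lemma 5.** There are $\lambda_j\in[0,1]$ such that, with $\nu_j(b)=\dfrac{1-\lambda_j\chi_1(b)}{\varphi(D)}$ (and $\lambda_j=0$ if there is no exceptional character), $\displaystyle\sum_{b\in G}|\mu_j(b)-\nu_j(b)|\ll D^{-1}$ for all $j$.

*Proof.* If there is no exceptional character, read everything below without the $\chi_1$-terms.

**Step 1: primes in a class.** For $t\ge w$ we have $D\le\exp((\log t)^{1/3})\le\exp(c'\sqrt{\log t})$ for large $D$, so Page's theorem applies. Prime powers contribute $O(\sqrt t)$ to $\psi(t;D,b)$, which is absorbed in the error term. So $\theta(t;D,b)=M_b(t)+E_b(t)$ with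
$$M_b(t)=\frac1{\varphi(D)}\Big(t-\chi_1(b)\frac{t^{\beta_1}}{\beta_1}\Big),\qquad E_b(t)\ll te^{-c\sqrt{\log t}} .$$

**Step 2: the weighted sum over a cell.** Let $x=x_j$, $\eta=e^{-c\sqrt{\log x}}$, $\mathcal I=\int_x^{ex}h(t)\,dt\asymp\frac1{\log x}$, and $\lambda_j=\mathcal I^{-1}\int_x^{ex}h(t)t^{\beta_1-1}\,dt\in(0,1)$. Since $M_b'(t)=\frac1{\varphi(D)}(1-\chi_1(b)t^{\beta_1-1})$, integration by parts of the $E_b$ part and (2) give
$$\sum_{\substack{p\in I_j\\p\equiv b\,(D)}}\frac1{p-1}=\int_x^{ex}hM_b'\,dt+\big[hE_b\big]_x^{ex}-\int_x^{ex}h'E_b\,dt=\frac{\mathcal I(1-\lambda_j\chi_1(b))}{\varphi(D)}+O\Big(\frac{\eta}{\log x}\Big)=\mathcal I\big(\nu_j(b)+O(\eta)\big).$$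

**Step 3: normalize.** No prime of $I_j$ divides $D$, and $\sum_{b\in G}\chi_1(b)=0$. So summing over the $\varphi(D)$ classes gives $\sum_{p\in I_j}\frac1{p-1}=\mathcal I(1+O(\varphi(D)\eta))$. Because $\sqrt{\log x}\ge\ell^{3/2}$, we have $\varphi(D)\eta\le D\exp(-c\ell^{3/2})=o(1)$. Dividing, and using $\nu_j(b)\le2/\varphi(D)$,
$$\mu_j(b)=\big(\nu_j(b)+O(\eta)\big)\big(1+O(\varphi(D)\eta)\big)=\nu_j(b)+O(\eta).$$
Summing over $b$, the total deviation is $\ll\varphi(D)\eta\le D\exp(-c\ell^{3/2})\ll D^{-1}$. $\square$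

**Replacing the laws.** Given $J$ with $k\le\ell^2$, the joint law of the $g_j$ is $\bigotimes_{j\in J}\mu_j$. Replace the factors by $\nu_j$ one at a time. Each replacement changes the probability of any event by at most $\sum_b|\mu_j(b)-\nu_j(b)|\ll D^{-1}$. So passing to $\bigotimes_{j\in J}\nu_j$ changes probabilities by $O(\ell^2/D)$.

**Signs first.** Let $\chi=\chi_1$ if $D$ has an exceptional character and let $\chi$ be trivial otherwise, and put $H=\ker\chi$. Since $\nu_j(b)$ depends only on $\chi(b)$, the law $\bigotimes\nu_j$ can be sampled in two rounds. First choose independent signs $s_j=\chi(g_j)$, with $\mathbf P(s_j=-1)=\frac{1+\lambda_j}2\ge\frac12$ in the exceptional case, and $s_j=1$ if $\chi$ is trivial. Then, given all the signs, choose the $g_j$ independently and uniformly on $\chi^{-1}(s_j)$. All the bias sits in the first round. Note that Siegel's theorem is not used, and nothing is assumed about the size of $1-\beta_1$.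

## 7. Subset products in the kernel of a real character

The second round is uniform on cosets of $H$, whatever the signs. If $\chi$ is nontrivial, only the subsets whose signs multiply to $1$ have product in $H$. This leaves at least about half of the subsets, but the target $H$ is also half of $G$, so the ratio of subsets to targets is not hurt.

For an illustration, take $D=7$ and let $\chi$ be the quadratic character, regardless of whether it is exceptional. Then $H=\{1,2,4\}$. With two elements of sign $-1$, both uniform on $\{3,5,6\}$, the only nonempty subset of sign $1$ is the full one. Of the nine pairs, exactly $(3,5),(5,3),(6,6)$ have product $1$, which is one third, or one over $|H|$.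

**Lemma 6.** Let $k\ge2$, let $s_1,\dots,s_k\in\chi(G)$ be fixed, and let $g_1,\dots,g_k$ be independent, $g_i$ uniform on $\chi^{-1}(s_i)$. For each $h\in H$, the probability that no nonempty $S\subset\{1,\dots,k\}$ satisfies $\prod_{i\in S}s_i=1$ and $g_S:=\prod_{i\in S}g_i=h$ is at most $\dfrac{\varphi(D)}{2^k-2}$.

*Proof.* The plan is a second-moment argument in which the events are exactly pairwise independent.

**Step 1: count subsets against targets.** Let $\mathcal F$ be the family of nonempty $S$ with $\prod_{i\in S}s_i=1$. If $\chi$ is trivial, $|\mathcal F|=2^k-1$ and $|H|=\varphi(D)$. Otherwise $|H|=\varphi(D)/2$. The map $S\mapsto\prod_{i\in S}s_i$ is a homomorphism from the group of subsets (under symmetric difference, of order $2^k$) to $\{\pm1\}$, so its kernel has at least $2^{k-1}$ elements, and $|\mathcal F|\ge2^{k-1}-1$. In either case $|H|/|\mathcal F|\le\varphi(D)/(2^k-2)$.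

**Step 2: pairwise independence.** Let $S\in\mathcal F$ and $i\in S$. Given all $g_{i'}$ with $i'\ne i$, the product $g_S$ is a fixed element times a uniform element of a coset of $H$. So it is uniform on the coset $\chi^{-1}(\prod_{i'\in S}s_{i'})=\chi^{-1}(1)=H$. Now let $S\ne S'$ in $\mathcal F$. After possibly interchanging them there is $i\in S\setminus S'$. Given the other $g_{i'}$, the product $g_{S'}$ is determined while $g_S$ is uniform on $H$. So $g_S$ and $g_{S'}$ are independent.

**Step 3: Chebyshev.** Let $N=\#\{S\in\mathcal F:g_S=h\}$. Its mean is $|\mathcal F|/|H|$. By Step 2 its variance is the sum of the variances of the indicators, hence at most the mean. So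
$$\mathbf P(N=0)\le\frac{\operatorname{Var}N}{(\mathbf EN)^2}\le\frac1{\mathbf EN}=\frac{|H|}{|\mathcal F|}\le\frac{\varphi(D)}{2^k-2}.\qquad\square$$

**Proposition 7.** For any integer $K\ge2$,
$$A(D,\alpha)\ge\mathbf P(k\ge K)-\frac{\varphi(D)}{2^K-2}-O(\ell^{-1}) .$$

*Proof.* By Markov and Lemma 4, $\mathbf P(k>\ell^2)\le\mathbf Ek/\ell^2\ll\ell^{-1}$. If $K>\ell^2$ the claim is therefore trivial. Otherwise condition on $J$ with $K\le k\le\ell^2$, replace the laws at cost $O(\ell^2/D)$, and condition on the signs. Lemma 6 with $h=1$ then says the following. Except with conditional probability at most $\frac{\varphi(D)}{2^k-2}+O(\ell^2/D)\le\frac{\varphi(D)}{2^K-2}+O(\ell^2/D)$, there is a nonempty $S\subset J$ with $d=\prod_{j\in S}p_j\equiv1\pmod D$. The $p_j$ are distinct primes dividing $n$, so $d\mid n$, and $1<d\le z^k\le z^{\ell^2}=\exp D^\alpha$. Taking the expectation over $J$,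
$$A(D,\alpha)\ge\mathbf P(K\le k\le\ell^2)-\frac{\varphi(D)}{2^K-2}-O(\ell^2/D),$$
and $\mathbf P(K\le k\le\ell^2)\ge\mathbf P(k\ge K)-O(\ell^{-1})$. $\square$

## 8. The limit $\Phi(X\sqrt{\log2})$

*Proof of Theorem 1.* Let $\alpha\ell=\frac{\ell}{\log2}+(X+o(1))\sqrt\ell$. For large $D$, $1.4\le\alpha\le1.5$. In both bounds $K$ differs from $\ell/\log2$ by about $\ell^{1/4}$. This beats every factor that is a power of $\ell$, and it is negligible against $\sqrt\ell$.

**Step 1: upper bound.** Take $K=\lfloor\frac{\ell}{\log2}-\ell^{1/4}\rfloor$. Then $2^K\le D\,2^{-\ell^{1/4}}$, so $2^K\ell/\varphi(D)\le2^{-\ell^{1/4}}\ell\,D/\varphi(D)\ll2^{-\ell^{1/4}}\ell\,\ell_2\to0$. Since $\mathbf E(\Omega-\omega)=O(1)$, Markov gives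
$$\mathbf P(\Omega>K)\le\mathbf P(\omega>K-\ell^{1/4})+O(\ell^{-1/4}).$$
Now $\omega$ is a sum of independent indicators with mean and variance $\alpha\ell+O(1)$, and
$$\frac{K-\ell^{1/4}-\alpha\ell+O(1)}{\sqrt{\alpha\ell+O(1)}}=\frac{-(X+o(1))\sqrt\ell}{(1+o(1))\sqrt{\ell/\log2}}\to-X\sqrt{\log2} .$$
By the central limit theorem $\mathbf P(\omega>K-\ell^{1/4})\to1-\Phi(-X\sqrt{\log2})=\Phi(X\sqrt{\log2})$. Proposition 3 with $a=1$ gives $\limsup A(D,\alpha)\le\Phi(X\sqrt{\log2})$.

**Step 2: lower bound.** Take $K=\lceil\frac{\ell}{\log2}+\ell^{1/4}\rceil$. Then $2^K\ge D\,2^{\ell^{1/4}}$ and $\varphi(D)/(2^K-2)\to0$. By Lemma 4, $k$ is a sum of independent indicators with mean and variance $\alpha\ell+O(\ell_2)$. As in Step 1, $(K-\mathbf Ek)/\sqrt{\operatorname{Var}k}\to-X\sqrt{\log2}$. So $\mathbf P(k\ge K)$ has lower limit at least $\Phi(X\sqrt{\log2})$, and Proposition 7 gives $\liminf A(D,\alpha)\ge\Phi(X\sqrt{\log2})$. $\blacksquare$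

## 9. All residue classes at once, with a rate

We turn to Theorem 2. The upper bound needs only more careful bookkeeping, but the lower bound for $A_*$ needs a new step. The obvious attempt is a union bound. By Lemma 6 each $h\in H$ is missed with probability at most about $\varphi(D)/2^k$. Summing over all $h\in H$ gives about $\varphi(D)^2/2^k$ up to a factor $2$, which is small only when $k$ exceeds $2\ell/\log2$. That is twice too many primes, and the threshold would be wrong by a factor $2$.

Lemma 6 does show that the *proportion* of missed $h$ is small on average already for $k$ slightly above $\ell/\log2$. The remedy is to keep a few primes in reserve. If a set $C\subset H$ misses the proportion $u$ of $H$, then for a uniform random $e\in H$ the set $C\cup eC$ misses on average the proportion $u^2$. Starting from $u=1/\ell$, about $\ell_2$ such squarings bring $u$ below $1/D$, hence to $0$.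

Here is the squaring by hand for $H=G$, $D=7$. Let $C=\{1,2,3\}$ and $U=\{4,5,6\}$, so $u=\frac12$. For $e=1,2,3,4,5,6$ the set $U\cap eU$ is $\{4,5,6\},\{5\},\{4,5\},\{6\},\{4,6\},\emptyset$. The sizes $3,1,2,1,2,0$ have mean $\frac96=\frac32=6\cdot u^2$.

*Proof of Theorem 2.* We may assume $D$ large, since for bounded $D\ge3$ the error term is bounded below by a positive constant. As $\exp(\ell^3)>D$, every $n$ counted in $A_*$ is counted in $A_a$, so $A_*\le A_a$. Until part (d) suppose $|\alpha-\frac1{\log2}|\le\ell^{-1/4}$, so that $1.4\le\alpha\le1.5$. Put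
$$y=\Big(\alpha-\frac1{\log2}\Big)\sqrt{\ell\log2},\qquad|y|\le\ell^{1/4}.$$

**(a) A normal approximation with error.** This part replaces the central limit theorem. Let $Z$ be a sum of independent indicators with mean and variance both $\alpha\ell+O(\ell_2)$, and let $K=\frac{\ell}{\log2}+O(\ell_2)$ be real. We claim
$$\mathbf P(Z>K)=\Phi(y)+O\Big(\frac{\ell_2}{\sqrt\ell}\Big),\qquad\mathbf P(Z\ge K)=\Phi(y)+O\Big(\frac{\ell_2}{\sqrt\ell}\Big). \tag{3}$$
By Berry–Esseen,
$$\mathbf P(Z>K)=\Phi\Big(\frac{\alpha\ell-\ell/\log2+O(\ell_2)}{\sqrt{\alpha\ell+O(\ell_2)}}\Big)+O(\ell^{-1/2}).$$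
Since $\alpha\ell-\ell/\log2=y\sqrt{\ell/\log2}$, the argument of $\Phi$ would be $y/\sqrt{\alpha\log2}$ without the two terms $O(\ell_2)$. The one in the numerator moves it by $O(\ell_2/\sqrt\ell)$. The one in the denominator changes it by a factor $1+O(\ell_2/\ell)$, hence by $O(\ell^{1/4}\ell_2/\ell)$, because $|y|\le\ell^{1/4}$. As $\Phi$ is Lipschitz, $\mathbf P(Z>K)=\Phi(y/\sqrt{\alpha\log2})+O(\ell_2/\sqrt\ell)$.

It remains to remove $\sqrt{\alpha\log2}=1+O(|\alpha-\frac1{\log2}|)\in[\frac12,2]$. Between $y/\sqrt{\alpha\log 2}$ and $y$ all points have absolute value at least $|y|/2$, so $\Phi'\le e^{-y^2/8}$ there. Using $|\alpha-\frac1{\log2}|\ll|y|\ell^{-1/2}$,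
$$\Big|\Phi\Big(\frac y{\sqrt{\alpha\log2}}\Big)-\Phi(y)\Big|\ll|y|\,\Big|\alpha-\frac1{\log2}\Big|\,e^{-y^2/8}\ll y^2e^{-y^2/8}\ell^{-1/2}\ll\ell^{-1/2}.$$
This proves the first part of (3). The second follows from $\mathbf P(Z>K)\le\mathbf P(Z\ge K)\le\mathbf P(Z>K-1)$.

**(b) Upper bound for $A_a$.** We apply Proposition 3 with $K=\lfloor(\ell-2\ell_2)/\log2\rfloor$. Then $2^K\le D\ell^{-2}$ and $2^K\ell/\varphi(D)\le\ell^{-1}D/\varphi(D)\ll\ell_2/\ell$. To pass from $\Omega$ to $\omega$ with a small loss we need an exponential moment. For one prime the terms $v_p=r\ge1$ contribute $\sum_{r\ge1}(1-\frac1p)p^{-r}(\frac32)^{r-1}=\frac1p\cdot\frac{1-1/p}{1-3/(2p)}$, so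
$$\mathbf E\big[(3/2)^{\Omega-\omega}\big]=\prod_{p\le T}\Big(1-\frac1p+\frac1p\cdot\frac{1-1/p}{1-3/(2p)}\Big)=\prod_{p\le T}\big(1+O(p^{-2})\big)\ll1 .$$
Hence $\mathbf P(\Omega-\omega>2\ell_2)\ll(3/2)^{-2\ell_2}=\ell^{-2\log(3/2)}\ll\ell^{-1/2}$, and $\mathbf P(\Omega>K)\le\mathbf P(\omega>K-2\ell_2)+O(\ell^{-1/2})$. By (3) with $Z=\omega$ and the real number $K-2\ell_2$ in place of $K$,
$$A_a(D,\alpha)\le\Phi(y)+O(\ell_2/\sqrt\ell).$$

**(c) Lower bound for $A_*$.** Fix the sizes
$$k_1=\Big\lceil\frac{\ell+\frac32\ell_2}{\log2}\Big\rceil+2,\qquad m=\lceil3\ell_2\rceil,\qquad r=\lceil\ell_2\rceil,\qquad K=k_1+2m+r=\frac{\ell}{\log2}+O(\ell_2).$$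
By Lemma 4 and (3), $\mathbf P(k\ge K)\ge\Phi(y)-O(\ell_2/\sqrt\ell)$, and $\mathbf P(k>\ell^2)\ll\ell^{-1}$ as before. Condition on $J$ with $K\le k\le\ell^2$, and at cost $O(\ell^2/D)$ let the $g_j$ have laws $\nu_j$. Cut the first $K$ elements of $J$, in order, into disjoint sets $J_1,J_2,J_3$ of sizes $k_1,2m,r$. The set $J_1$ will produce almost all of $H$, $J_2$ the rest of $H$, and $J_3$ an element outside $H$ when that is needed. Let $\mathcal S$ be the event that $\chi$ is trivial or $s_j=-1$ for some $j\in J_3$. The signs are independent and each is $-1$ with probability at least $\frac12$ in the exceptional case. So $\mathbf P(\mathcal S)\ge1-2^{-r}\ge1-\ell^{-\log2}\ge1-O(\ell^{-1/2})$. Now condition on all signs.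

**Step 1: $J_1$ covers most of $H$.** Let $C_1\subset H$ be the set of $g_S$ with $\emptyset\ne S\subset J_1$ and $\prod_{j\in S}s_j=1$. Put $U_1=H\setminus C_1$ and $u_1=|U_1|/|H|$. Then $\mathbf Eu_1$ is the average over $h\in H$ of the probability that $h$ is missed. By Lemma 6, and since $2^{k_1}\ge4D\ell^{3/2}$,
$$\mathbf Eu_1\le\frac{\varphi(D)}{2^{k_1}-2}\le\ell^{-3/2}.$$
With $\theta=\ell^{-1}$, Markov gives $\mathbf P(u_1>\theta)\le\ell^{-1/2}$.

**Step 2: $J_2$ fills the holes.** First we manufacture uniform elements of $H$ whatever the signs. Split $J_2$ into $m$ pairs. From the $i$-th pair $(g,g')$ with signs $(s,s')$ form $e_i=g$ if $s=1$; $e_i=g'$ if $s=-1$, $s'=1$; and $e_i=gg'$ if $s=s'=-1$. In each case $e_i$ is uniform on $H$. Given the signs, $e_1,\dots,e_m$ are independent of each other and of $C_1$. Put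
$$C_{i+1}=C_i\cup e_iC_i,\qquad U_i=H\setminus C_i,\qquad u_i=|U_i|/|H| .$$
Multiplication by $e_i$ permutes $H$, so $U_{i+1}=U_i\cap e_iU_i$. As $e_i$ is independent of $U_i$,
$$\mathbf E\big[|U_{i+1}|\,\big|\,U_i\big]=\sum_{h\in U_i}\mathbf P(e_i^{-1}h\in U_i\mid U_i)=\frac{|U_i|^2}{|H|},\qquad\text{i.e.}\quad\mathbf E[u_{i+1}\mid U_i]=u_i^2 .$$
Say that there is a failure at $i$ if $u_{i+1}>u_i^{3/2}$. By Markov $\mathbf P(\text{failure at }i\mid U_i)\le u_i^{1/2}$, which is trivial if $u_i=0$. If $u_1\le\theta$ and there was no failure before $i$, then $u_i\le\theta^{(3/2)^{i-1}}$. So the probability that $u_1\le\theta$ and a first failure occurs somewhere is at most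
$$\sum_{i\ge1}\theta^{\frac12(3/2)^{i-1}}\le\theta^{1/2}\sum_{i\ge1}\theta^{(i-1)/4}\ll\theta^{1/2}=\ell^{-1/2},$$
using $(3/2)^{i-1}\ge1+\frac{i-1}2$. If $u_1\le\theta$ and there is no failure, then, since $(3/2)^m\ge\ell^{3\log(3/2)}$ and $3\log\frac32>1.2$,
$$u_{m+1}\le\theta^{(3/2)^m}\le\exp\big(-\ell_2\,\ell^{3\log(3/2)}\big)<\frac1D .$$
But $u_{m+1}$ is a multiple of $1/|H|\ge1/D$, so $u_{m+1}=0$, that is, $C_{m+1}=H$.

**Step 3: $J_3$ reaches outside $H$.** Suppose $C_{m+1}=H$ and $\mathcal S$ holds. Every $h\in H$ is a product of $g_j$ over a nonempty subset of $J_1\cup J_2$. It is nonempty because elements of $C_1$ come from nonempty subsets of $J_1$. If $\chi$ is nontrivial and $b\in G\setminus H$, take $j\in J_3$ with $s_j=-1$. Then $bg_j^{-1}\in H$ is such a product, so $b$ is a product over a nonempty subset of $J$. Hence every class prime to $D$ contains a divisor $d=\prod_{j\in S}p_j$ of $n$ with $S\ne\emptyset$, and $w<d\le z^k\le\exp D^\alpha$. Since $w=\exp((\log D)^3)$, this is what $A_*$ asks for.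

Adding up the exceptional probabilities,
$$A_*(D,\alpha)\ge\mathbf P(K\le k\le\ell^2)-O(\ell^{-1/2})\ge\Phi(y)-O(\ell_2/\sqrt\ell).$$

**(d) All $\alpha>0$.** Since $A_*\le A_a$, parts (b) and (c) prove the formula for $|\alpha-\frac1{\log2}|\le\ell^{-1/4}$. Enlarging $\alpha$ allows more divisors, so $A_a$ and $A_*$ are nondecreasing in $\alpha$; so is the main term, and all three lie in $[0,1]$. At $\alpha=\frac1{\log2}\pm\ell^{-1/4}$ the main term is $\Phi(\pm\ell^{1/4}\sqrt{\log2})$, which is within $O(\ell^{-1/2})$ of $1$, respectively $0$. At these two points $A_a$ and $A_*$ are therefore within $O(\ell_2/\sqrt\ell)$ of $1$, respectively $0$. By monotonicity the same holds for $A_a$, $A_*$ and the main term at all larger, respectively smaller, $\alpha$. So the formula holds there as well.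

Finally, if $\alpha=\frac1{\log2}+\xi(D)\ell^{-1/2}$, the main term is $\Phi(\xi(D)\sqrt{\log2})$ and the error tends to $0$. Since $\Phi(\xi\sqrt{\log2})\to0$ iff $\xi\to-\infty$, and $\to1$ iff $\xi\to+\infty$, the last assertion of Theorem 2 follows. $\blacksquare$
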